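\title{The order of optimal cubature for functions of small mixed smoothness}

\begin{abstract}
Let $\kappa_m(\mathbf W^r_{p,\alpha})$ be the smallest worst-case error of a cubature formula with $m$ nodes on the class of periodic functions of $d\ge2$ variables whose mixed derivative of order $r$ is bounded in $L_p$. We determine its order in the range of small smoothness $2<p<\infty$, $1/p<r\le1/2$: it is $m^{-r}(\log m)^{(d-1)(1-r)}$ for $r<1/2$ and $m^{-1/2}(\log m)^{(d-1)/2}(\log\log m)^{1/2}$ for $r=1/2$. The lower bounds hold for arbitrary nodes and real weights, and digital nets with equal weights attain them. The same lower bounds hold for nonlinear and adaptive methods, for integration and for recovery in $L_q$.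
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection{The problem}

Let $\mathbb T^d=[0,2\pi)^d$ be the torus with the normalized Lebesgue measure $d\mu=(2\pi)^{-d}dx$. Norms $\|\cdot\|_p$ and convolutions refer to $\mu$, and $\hat f(k)=\int fe^{-ik\cdot x}\,d\mu$. For $r>0$ and $\alpha\in\mathbb R$ let
$$F_r(\theta,\alpha)=1+2\sum_{k=1}^\infty k^{-r}\cos(k\theta-\alpha\pi/2),\qquad \theta\in\mathbb T,$$
and for $\alpha\in\mathbb R^d$ let $F_r(x,\alpha)=\prod_{j=1}^dF_r(x_j,\alpha_j)$. For $1\le p\le\infty$ the class of functions with bounded mixed derivative is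
$$\mathbf W^r_{p,\alpha}=\{f=F_r(\cdot,\alpha)*\varphi:\ \|\varphi\|_p\le1\}.$$
The name comes from the case of an integer $r$ and $\alpha=(r,\dots,r)$. The Fourier coefficient of $F_r(\cdot,r)$ at $k\ne0$ is then $(ik)^{-r}$, so $\partial_1^r\cdots\partial_d^rf$ has the coefficient $\hat\varphi(k)$ at every $k$ with $k_1\cdots k_d\neq0$: the function $\varphi$ plays the role of the mixed derivative of order $r$ in each variable. The definition allows fractional $r$ and arbitrary phases $\alpha_j$. When $1<p<\infty$ and $r>1/p$, all functions in the class are continuous (Lemma~\ref{lem:kernel}), so they can be sampled at points.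

A cubature formula with nodes $\xi=(\xi^1,\dots,\xi^m)\subset\mathbb T^d$ and real weights $\lambda_1,\dots,\lambda_m$ is $\Lambda_m(f,\xi)=\sum_{l=1}^m\lambda_lf(\xi^l)$. Its worst-case error on a class $F$, and the best error that $m$ nodes can achieve, are
$$\Lambda_m(F,\xi)=\sup_{f\in F}\Big|\int f\,d\mu-\Lambda_m(f,\xi)\Big|,\qquad \kappa_m(F)=\inf_{\lambda_1,\dots,\lambda_m;\ \xi^1,\dots,\xi^m}\Lambda_m(F,\xi).$$
Adding nodes with zero weights shows that $\kappa_m$ is non-increasing in $m$. The problem solved in this paper is Open Problem~6.1 of \cite{book}: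

\begin{quote}
\emph{Find the order of $\kappa_m(\mathbf W^r_{p,\alpha})$ as $m\to\infty$ for $d\ge2$ in the case of small smoothness, $2<p<\infty$, $1/p<r\le1/2$.}
\end{quote}

Here is the answer one would guess. The choice $\varphi=\prod_j\cos k_jx_j$ with $k_j\ge1$ gives $f=\prod_jk_j^{-r}\cos(k_jx_j-\alpha_j\pi/2)$. So a function of the class may oscillate on boxes with sides of order $2^{-s_1},\dots,2^{-s_d}$ with amplitude $2^{-r(s_1+\dots+s_d)}$, and the amplitude depends only on the volume of the box, not on its shape. With $m=2^n$ nodes one cannot hope to resolve boxes of volume below $2^{-n}$. In one variable there is one such shape, and one expects the order $m^{-r}$. In $d$ variables there are about $n^{d-1}$ shapes $s$ with $s_1+\dots+s_d=n$. If each contributes $m^{-r}$ and the contributions add like orthogonal vectors, the error is $m^{-r}(\log m)^{(d-1)/2}$. This quantity is a lower bound for all $r>1/p$ (Lemma~\ref{lem:onelayer}), and one would guess that it is the order. For $r\le1/2$ the guess fails, because boxes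 slightly smaller than $2^{-n}$ contribute as much as, or more than, the boxes of volume $2^{-n}$.

\subsection{Results}

Put
$$\Psi_r(m)=\begin{cases} m^{-r}(\log m)^{(d-1)(1-r)}, & r<1/2,\\ m^{-1/2}(\log m)^{(d-1)/2}(\log\log m)^{1/2}, & r=1/2,\\ m^{-r}(\log m)^{(d-1)/2}, & r>1/2.\end{cases}$$

\begin{theorem}[lower bounds]\label{thm:lower}
Let $d\ge2$, $1<p<\infty$, $r>1/p$, $\alpha\in\mathbb R^d$. There are $c>0$ and $m_0$, depending only on $r,p,d$, such that $\Lambda_m(\mathbf W^r_{p,\alpha},\xi)\ge c\,\Psi_r(m)$ for all $m\ge m_0$, all nodes and all real weights.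
\end{theorem}

\begin{theorem}[upper bounds]\label{thm:upper}
Let $d\ge2$, $2\le p<\infty$, $1/p<r<1$, $\alpha\in\mathbb R^d$. For all large $m$ there are cubature formulas with at most $m$ nodes and equal weights (digital nets) whose worst-case error on $\mathbf W^r_{p,\alpha}$ is at most $C(r,p,d)\,\Psi_r(m)$.
\end{theorem}

Together the theorems give $\kappa_m(\mathbf W^r_{p,\alpha})\asymp\Psi_r(m)$ for $2\le p<\infty$, $1/p<r<1$, with constants independent of $\alpha$; here $a_m\asymp b_m$ means $cb_m\le a_m\le Cb_m$ for large $m$. The cases $r\le1/2$, which force $p>2$, answer the problem: for $2<p<\infty$,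
\begin{align*}
\kappa_m(\mathbf W^r_{p,\alpha})&\asymp m^{-r}(\log m)^{(d-1)(1-r)}\qquad(1/p<r<1/2),\\
\kappa_m(\mathbf W^{1/2}_{p,\alpha})&\asymp m^{-1/2}(\log m)^{(d-1)/2}(\log\log m)^{1/2}.
\end{align*}
The case $r>1/2$, whose order is known, is covered by the same proof. By duality the lower bound extends beyond linear formulas.

\begin{corollary}[fooling functions, recovery]\label{cor:fooling}
Under the assumptions of Theorem~\ref{thm:lower}, for $m\ge m_0$ and all $\xi^1,\dots,\xi^m$ there is $f\in\mathbf W^r_{p,\alpha}$ with $f(\xi^l)=0$ for all $l$ and $\int f\,d\mu\ge c\,\Psi_r(m)$. Consequently every deterministic (possibly nonlinear, possibly adaptive) method that uses $m$ function values has worst-case error at least $c\,\Psi_r(m)$ on $\mathbf W^r_{p,\alpha}$, both for integration and for recovery in $L_q$, $1\le q\le\infty$.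
\end{corollary}

\subsection{Outline and conventions}

Both proofs sort the shapes $s$ into layers $s_1+\dots+s_d=n+w$ and compare the layers. We begin with the upper bound (Section~\ref{sec:upper}), because there the size of each layer can be computed and the three cases of $\Psi_r$ can be read off. It rests on a construction of nets (Section~\ref{sec:nets}) and on a square function inequality for dyadic averages (Section~\ref{sec:square}). The lower bound (Section~\ref{sec:lower}) shows that no choice of nodes and weights avoids these layers; its core is the dichotomy in Lemma~\ref{lem:dichotomy}. Section~\ref{sec:fooling} proves the corollary.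

Throughout, $1/p+1/p'=1$, $\mathbb N_0=\{0,1,2,\dots\}$, and $|s|=s_1+\dots+s_d$ for $s\in\mathbb N_0^d$. The letters $C,c$ denote positive constants that depend only on $r,p,d$ (and on $q$ where an exponent $q$ appears), never on $\alpha$. Functions are real; for complex $\varphi$ the worst-case error changes at most by a factor $2$, as one sees by separating real and imaginary parts.

\section{The kernel}\label{sec:kernel}

Since $2\cos(k\theta-\beta)=e^{-i\beta}e^{ik\theta}+e^{i\beta}e^{-ik\theta}$, we set
$$\gamma(k)=\prod_{j=1}^d\gamma_j(k_j),\qquad \gamma_j(0)=1,\qquad \gamma_j(k)=|k|^{-r}e^{-i\alpha_j\frac\pi2\operatorname{sgn}k}\quad(k\ne0).$$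

\begin{lemma}\label{lem:kernel}
\textup{(a)} Let $0<r<1$. The series $F_r(\theta,\alpha)$ converges for $0<|\theta|\le\pi$, and
\begin{equation}\label{eq:kernel}
|F_r(\theta,\alpha)|\le C|\theta|^{r-1},\qquad |F_r'(\theta,\alpha)|\le C|\theta|^{r-2},\qquad 0<|\theta|\le\pi .
\end{equation}
\textup{(b)} For $r>0$ the kernel $F_r(\cdot,\alpha)$ is integrable on $\mathbb T^d$ with Fourier coefficients $\gamma(k)$. If $1<p<\infty$ and $r>1/p$, then $F_r(\cdot,\alpha)\in L_{p'}(\mathbb T^d)$ and every $f\in\mathbf W^r_{p,\alpha}$ is continuous.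
\end{lemma}

\begin{proof}
(a) Write $F_r(\theta,\alpha)=1+2\operatorname{Re}\big(e^{-i\alpha\pi/2}S(\theta)\big)$ with $S(\theta)=\sum_{k\ge1}k^{-r}e^{ik\theta}$. The formula $k^{-r}=\Gamma(r)^{-1}\int_0^\infty u^{r-1}e^{-ku}\,du$ turns the partial sums of $S$ into integrals of geometric sums. For $u>0$,
$$\sum_{k=1}^Ke^{k(i\theta-u)}=\frac{e^{i\theta}\big(1-e^{K(i\theta-u)}\big)}{e^u-e^{i\theta}},$$
and, since $\sinh\frac u2\ge\frac u2$ and $|\sin\frac\theta2|\ge|\theta|/\pi$,
$$|e^u-e^{i\theta}|^2=(e^u-1)^2+4e^u\sin^2\tfrac\theta2=e^u\big(4\sinh^2\tfrac u2+4\sin^2\tfrac\theta2\big)\ge c\,e^u(u+|\theta|)^2 .$$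
So the geometric sums are bounded by $C/(u+|\theta|)$ uniformly in $K$. The substitution $u=|\theta|v$ gives $\int_0^\infty u^{r-1}(u+|\theta|)^{-1}du=C|\theta|^{r-1}$, with a finite constant because $0<r<1$. By dominated convergence the partial sums of $S$ converge to
$$S(\theta)=\Gamma(r)^{-1}\int_0^\infty u^{r-1}\frac{e^{i\theta}}{e^u-e^{i\theta}}\,du,$$
and all partial sums, as well as $S$, are bounded by $C|\theta|^{r-1}$. The $\theta$-derivative of the fraction is $ie^{i\theta}e^u/(e^u-e^{i\theta})^2$, of modulus at most $C(u+|\theta|)^{-2}$. Differentiation under the integral gives $|S'(\theta)|\le C\int_0^\infty u^{r-1}(u+|\theta|)^{-2}du=C|\theta|^{r-2}$. Finally $1\le C|\theta|^{r-1}$ for $|\theta|\le\pi$.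

(b) It suffices to treat $d=1$, since the kernel is a product. For $r<1$ the partial sums have the integrable majorant $C|\theta|^{r-1}$, so the limit has the expected Fourier coefficients, and $|\theta|^{r-1}\in L_{p'}$ because $r>1/p$ means $(1-r)p'<1$. For $r=1$ the series converges in $L_2$, and $S(\theta)=-\log(1-e^{i\theta})$ satisfies $|S(\theta)|\le\big|\log|2\sin\frac\theta2|\big|+\frac\pi2$, which lies in $L_{p'}$ since $p'<\infty$. For $r>1$ the series converges uniformly. Continuity follows from H\"older's inequality, $|f(x+h)-f(x)|\le\|F_r(\cdot+h,\alpha)-F_r(\cdot,\alpha)\|_{p'}\|\varphi\|_p$, and the continuity of translations in $L_{p'}$.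
\end{proof}

Since $\gamma(0)=1$, we have $\int f\,d\mu=\int\varphi\,d\mu$ for $f=F_r(\cdot,\alpha)*\varphi$.

\section{Dyadic layers and the upper bound}\label{sec:upper}

\subsection{The decomposition}

A \emph{dyadic interval of scale} $\sigma\in\mathbb N_0$ is a set $[2\pi l2^{-\sigma},2\pi(l+1)2^{-\sigma})$ with $0\le l<2^\sigma$. A \emph{dyadic box of scale} $s\in\mathbb N_0^d$ is a product of dyadic intervals of scales $s_1,\dots,s_d$; its measure is $2^{-|s|}$. On $\mathbb T$ let $E_\sigma g(x)$ be the average of $g$ over the dyadic interval of scale $\sigma$ that contains $x$, let $E_{-1}=0$ and $\Delta_\sigma=E_\sigma-E_{\sigma-1}$. On $\mathbb T^d$ let $E_s$ and $\Delta_s$ be the products of the operators $E_{s_j}$, respectively $\Delta_{s_j}$, acting in the variable $x_j$. Then $E_s$ averages over the boxes of scale $s$, and telescoping in each variable gives $E_{(K,\dots,K)}=\sum_{s\in\{0,\dots,K\}^d}\Delta_s$. The function $\Delta_sf$ is constant on the boxes of scale $s$; $\Delta_0f=\int f\,d\mu$; and $\int\Delta_sf\,d\mu=0$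 for $s\ne0$, because some $s_j$ is positive and $E_{s_j}$, $E_{s_j-1}$ both preserve the integral in $x_j$.

We need two facts. The first says that the pieces $\Delta_sf$ have size $2^{-r|s|}$ in the sense of a square function, and the second provides nodes that integrate all coarse pieces exactly.

\begin{proposition}\label{prop:square}
Let $d\ge1$, $0<r<1$, $2\le p<\infty$, $\varphi\in L_p(\mathbb T^d)$ and $f=F_r(\cdot,\alpha)*\varphi$. Then for all $K\in\mathbb N_0$
$$\Big\|\Big(\sum_{s\in\{0,\dots,K\}^d}2^{2r|s|}|\Delta_sf|^2\Big)^{1/2}\Big\|_p\le C\|\varphi\|_p .$$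
\end{proposition}

\begin{proposition}\label{prop:nets}
There is $t_0=t_0(d)\in\mathbb N_0$ such that for every $n\ge t_0$ there are $2^n$ points in $\mathbb T^d$ with the property
\begin{equation}\label{eq:net}
\text{every dyadic box of scale $s$ with $|s|\le n-t_0$ contains exactly $2^{n-|s|}$ of the points.}
\end{equation}
For $d\le2$ one can take $t_0=0$.
\end{proposition}

The proofs are in Sections~\ref{sec:square} and~\ref{sec:nets}. For the rest of this section let $2\le p<\infty$, $1/p<r<1$, $f=F_r(\cdot,\alpha)*\varphi$ with $\|\varphi\|_p\le1$, and let $\Lambda(f)=2^{-n}\sum_{l=1}^{2^n}f(\xi^l)$ with points $\xi^l$ that satisfy \eqref{eq:net}. As $f$ is continuous on the torus, $E_{(K,\dots,K)}f\to f$ uniformly, so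
\begin{equation}\label{eq:expansion}
\Lambda(f)-\int f\,d\mu=\lim_{K\to\infty}\ \sum_{0\ne s\in\{0,\dots,K\}^d}\Lambda(\Delta_sf).
\end{equation}
To apply Proposition~\ref{prop:square} we write each $\Lambda(\Delta_sf)$ as an integral. Let $R_s(x)$ be the box of scale $s$ that contains $x$, let
$$\rho_s(x)=2^{|s|-n}\,\#\{l:\ \xi^l\in R_s(x)\}$$
be the density of the nodes at scale $s$, and let $G_s$ be the union of the boxes of scale $s$ that contain a node. If $g$ is constant on the boxes of scale $s$, summation over these boxes gives $\Lambda(g)=\int g\rho_s\,d\mu$. In particular $\int\rho_s\,d\mu=1$. If $0<|s|\le n-t_0$, then $\rho_s=1$ by \eqref{eq:net}, so $\Lambda(\Delta_sf)=\int\Delta_sf\,d\mu=0$. Only the indices with $|s|>n-t_0$ remain. We group them into \emph{layers}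
$$T_w=\{s\in\mathbb N_0^d:\ |s|=n+w\},\qquad N_w=\#T_w=\binom{n+w+d-1}{d-1}=\prod_{i=1}^{d-1}\frac{n+w+i}{i}.$$
The product formula gives
\begin{equation}\label{eq:Nw}
N_w\le(n+w+1)^{d-1}\quad(w\ge-n),\qquad N_w\ge n^{d-1}/(d-1)!\quad(w\ge0).
\end{equation}
Let $s\in T_w$ with $w>-t_0$. The box $R_s(x)$ lies in a box of some scale $s'\le s$ with $|s'|=n-t_0$, which contains $2^{t_0}$ nodes, and $G_s$ consists of at most $2^n$ boxes of measure $2^{-n-w}$. Hence
\begin{equation}\label{eq:rho}
0\le\rho_s\le2^{t_0+w}\,\mathbf 1_{G_s},\qquad\mu(G_s)\le2^{-w},\qquad\int\rho_s^2\,d\mu\le2^{t_0+w},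
\end{equation}
where the last bound uses $\int\rho_s\,d\mu=1$. So in the layer $w>0$ each density carries unit mass on a set of measure at most $2^{-w}$, with height of order $2^w$. For a finite set $A$ of indices, the Cauchy--Schwarz inequality in $s$, H\"older's inequality in $x$ and Proposition~\ref{prop:square} give, for every $K$,
\begin{equation}\label{eq:reduction}
\Big|\sum_{s\in A\cap\{0,\dots,K\}^d}\int 2^{r|s|}\Delta_sf\cdot2^{-r|s|}\rho_s\,d\mu\Big|\le C\Big\|\Big(\sum_{s\in A}2^{-2r|s|}\rho_s^2\Big)^{1/2}\Big\|_{p'},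
\end{equation}
and the left side is $|\sum_{s\in A\cap\{0,\dots,K\}^d}\Lambda(\Delta_sf)|$.

\subsection{The size of one layer}

By \eqref{eq:rho}, the right side of \eqref{eq:reduction} for $A=T_w$ is governed by how the $N_w$ small sets $G_s$ overlap.

\begin{lemma}\label{lem:overlap}
Let $G_1,\dots,G_N\subset\mathbb T^d$ have measure at most $\varepsilon$, let $\Theta=\sum_i\mathbf 1_{G_i}$ and $1\le q\le2$. Then
$$\|\Theta^{1/2}\|_q\le\min\big\{(N\varepsilon)^{1/2},\,(N\varepsilon)^{1/q}\big\}.$$
\end{lemma}

\begin{proof}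
We have $\int\Theta\,d\mu\le N\varepsilon$. Since $\mu$ is a probability measure, $\|\Theta^{1/2}\|_q\le\|\Theta^{1/2}\|_2=(\int\Theta\,d\mu)^{1/2}$. Since $\Theta$ is integer valued and $q/2\le1$, we have $\Theta^{q/2}\le\Theta$, which gives the second bound.
\end{proof}

The first bound is the smaller one when $N\varepsilon\ge1$, and it is an equality when the sets cover every point exactly $N\varepsilon$ times. The second is the smaller one when $N\varepsilon\le1$, and it is an equality when the sets are disjoint and of measure $\varepsilon$. With $q=p'\le2$ and $\varepsilon=2^{-w}$ we find that the layer $T_w$ contributes to \eqref{eq:expansion} at most $C2^{-r(n+w)}2^w\|\Theta^{1/2}\|_{p'}\le C2^{-rn}a_w$, where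
\begin{equation}\label{eq:profile}
a_w=\min\big\{N_w^{1/2}\,2^{(1/2-r)w},\ N_w^{1/p'}\,2^{-(r-1/p)w}\big\}.
\end{equation}
The two branches cross at $2^w=N_w$.

\begin{example}[$d=1$]\label{ex:d1}
The points $2\pi l2^{-n}$ satisfy \eqref{eq:net} with $t_0=0$. Each layer consists of one index, $N_w=1$, and only $w\ge1$ occurs. The second branch is active from the start, $a_w=2^{-(r-1/p)w}$, and the sum over $w$ converges because $r>1/p$. The error is at most $C2^{-rn}$ for every admissible $r$, and the value $r=1/2$ plays no role.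
\end{example}

\begin{example}[$d=2$]\label{ex:d2}
Again $t_0=0$. Now $N_w=n+w+1$, which lies between $n$ and $2n+1$ for $w\le n$, and the branches cross at $w\approx\log_2n$. Beyond the crossing $a_w$ decays geometrically up to a polynomial factor, as for $d=1$. Before it, $a_w$ is of order $n^{1/2}2^{(1/2-r)w}$, and three cases appear.

If $r>1/2$, the sequence $a_w$ decays from the start, and the first layer gives $n^{1/2}$. This is the guess of the introduction.

If $r<1/2$, the sequence increases up to the crossing, where it has order $n^{1/2}n^{1/2-r}=n^{1-r}$. The main contribution comes from boxes of volume about $1/(m\log m)$.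

If $r=1/2$, about $\log_2n$ layers have the same size $n^{1/2}$. Adding them gives $n^{1/2}\log n$. One does better by keeping all these layers in one set $A$ in \eqref{eq:reduction}: they then add in squares and give $n^{1/2}(\log n)^{1/2}$. Since $n\asymp\log m$, this is the source of the factor $(\log\log m)^{1/2}$.
\end{example}

\subsection{Proof of Theorem~\ref{thm:upper}}

For general $d\ge2$ the number $n$ in Example~\ref{ex:d2} is replaced by $n^{d-1}$. Let $n\ge\max(2,t_0)$ and $W=\lceil(d-1)\log_2n\rceil$, so $n^{d-1}\le2^W\le2n^{d-1}$ and $n+W+1\le Cn$. We split the sum in \eqref{eq:expansion} into the layers $-t_0<w\le W$, taken together, and the layers $w>W$, taken one at a time.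

\emph{Layers $-t_0<w\le W$.} Let $A$ be their union. Since $p'\le2$, the right side of \eqref{eq:reduction} is at most $C$ times the corresponding $L_2$ norm. By \eqref{eq:rho} and $N_w\le Cn^{d-1}$, which follows from \eqref{eq:Nw}, this norm is at most
$$C\Big(\sum_{-t_0<w\le W}2^{-2r(n+w)}N_w2^w\Big)^{1/2}\le C2^{-rn}n^{(d-1)/2}\Big(\sum_{-t_0<w\le W}2^{(1-2r)w}\Big)^{1/2}.$$
The last factor is at most $C2^{(1/2-r)W}\le Cn^{(d-1)(1/2-r)}$ for $r<1/2$, at most $(W+t_0)^{1/2}\le C(\log n)^{1/2}$ for $r=1/2$, and at most $C$ for $r>1/2$. So these layers contribute at most $C2^{-rn}$ times $n^{(d-1)(1-r)}$, $n^{(d-1)/2}(\log n)^{1/2}$, $n^{(d-1)/2}$, respectively.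

\emph{Layers $w>W$.} Here $n+w+1\le(n+W+1)(1+w-W)$, so $N_w\le Cn^{d-1}(1+w-W)^{d-1}$. The second branch of \eqref{eq:profile} bounds the total contribution by
$$C2^{-rn}n^{(d-1)/p'}2^{-(r-1/p)W}\sum_{i\ge1}2^{-(r-1/p)i}(1+i)^{(d-1)/p'}\le C2^{-rn}n^{(d-1)(1/p'-r+1/p)} .$$
The series converges because $r>1/p$, and the exponent equals $(d-1)(1-r)$. For $r\ge1/2$ it is at most $(d-1)/2$.

All bounds are uniform in $K$, so \eqref{eq:expansion} gives $|\Lambda(f)-\int f\,d\mu|\le C\Psi_r(2^n)$ for large $n$. For a given large $m$ take $n=\lfloor\log_2m\rfloor$. The formula has $2^n\le m$ nodes, and $\Psi_r(2^n)\le C\Psi_r(m)$ because $m/2<2^n\le m$. \qed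

\section{Nets}\label{sec:nets}

Property \eqref{eq:net} asks that initial blocks of binary digits of the $d$ coordinates can be prescribed independently, as long as their total length is at most $n-t_0$. The Chinese remainder theorem provides such independence if the initial digits of the $j$th coordinate encode a residue modulo a power of the $j$th of $d$ coprime moduli. Polynomials over $\mathbb F_2$ are the right ring, because the number of residues modulo a polynomial of degree $D$ is exactly $2^D$.

\begin{proof}[Proof of Proposition~\ref{prop:nets}]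
Let $P_1,\dots,P_d\in\mathbb F_2[X]$ be distinct irreducible polynomials (there are infinitely many, by Euclid's argument), let $\ell_j=\deg P_j$ and $t_0=\sum_j(\ell_j-1)$. For $d\le2$ take $P_1=X$, $P_2=X+1$, so $t_0=0$. Repeated division with remainder gives every $g\in\mathbb F_2[X]$ a unique finite expansion $g=\sum_{i\ge0}a_{j,i}P_j^i$ with $\deg a_{j,i}<\ell_j$. List the $\ell_j$ coefficients of $a_{j,0}$, then those of $a_{j,1}$, and so on, and read the list as the binary digits of a number $x_j(g)\in[0,1)$. The points are $2\pi(x_1(g),\dots,x_d(g))$ for the $2^n$ polynomials $g$ with $\deg g<n$.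

The binary expansion of $x_j(g)$ terminates, so the dyadic interval of scale $\sigma$ that contains $2\pi x_j(g)$ is determined by the first $\sigma$ digits, and conversely. The first $b_j\ell_j$ digits are the coefficients of $a_{j,0},\dots,a_{j,b_j-1}$. Prescribing them means prescribing $\sum_{i<b_j}a_{j,i}P_j^i$, which is the remainder of $g$ modulo $P_j^{b_j}$. The moduli $P_j^{b_j}$ are pairwise coprime, so by the Chinese remainder theorem prescribing all $d$ remainders means prescribing the remainder $g_0$ of $g$ modulo $\Pi=\prod_jP_j^{b_j}$, of degree $D=\sum_jb_j\ell_j$. If $D\le n$, the solutions with $\deg g<n$ are $g=g_0+\Pi h$ with $\deg h<n-D$. So every box of scale $(b_1\ell_1,\dots,b_d\ell_d)$ contains exactly $2^{n-D}$ points.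

Given $s$ with $|s|\le n-t_0$, let $b_j=\lceil s_j/\ell_j\rceil$. Then $s_j\le b_j\ell_j\le s_j+\ell_j-1$, so $D\le|s|+t_0\le n$. A box of scale $s$ is a disjoint union of $2^{D-|s|}$ boxes of scale $(b_j\ell_j)_j$, and so it contains $2^{D-|s|}2^{n-D}=2^{n-|s|}$ points.
\end{proof}

By the uniqueness of the expansion the digits of the points are $\mathbb F_2$-linear functions of $g$; this is the sense in which the net is digital. The points depend only on $d$ and $n$, not on $r,p,\alpha$.

\begin{example}
Let $d=n=2$. For $g=0,\ 1,\ X,\ X+1$ the digits in base $X$ are $00,10,01,11$. Since $X=1+(X+1)$, the digits in base $X+1$ are $00,10,11,01$. The points are $2\pi$ times $(0,0)$, $(\frac12,\frac12)$, $(\frac14,\frac34)$, $(\frac34,\frac14)$. Each of the four vertical strips, the four horizontal strips and the four quarter squares contains one of them.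
\end{example}

\section{The dyadic square function}\label{sec:square}

The operators $\Delta_s$ do not commute with translations, so Proposition~\ref{prop:square} is not a statement about Fourier multipliers. We prove it in one variable, first for $p=2$ by Parseval's identity. For $p=\infty$ we bound the mean oscillation of the square function and not its size. We then interpolate, and pass to $d$ variables one variable at a time.

\subsection{Tools}

\emph{Marcinkiewicz interpolation.} Let $1\le q<\infty$, and let $\mathcal A$ be an operator on $L_q$ that is sublinear: $|\mathcal A(g+h)|\le|\mathcal Ag|+|\mathcal Ah|$ and $|\mathcal A(cg)|=|c||\mathcal Ag|$. If $\mu(|\mathcal Ag|>\beta)\le(A\|g\|_q/\beta)^q$ for all $\beta>0$ and $\|\mathcal Ag\|_\infty\le A\|g\|_\infty$, then $\|\mathcal Ag\|_p\le C(p,q)A\|g\|_p$ for $q<p<\infty$. The first hypothesis holds if $\|\mathcal Ag\|_q\le A\|g\|_q$.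

\emph{Khinchine's inequality.} If $\varepsilon_i$ are independent random signs and $0<q<\infty$, then for all finite families of numbers $b_i$
\begin{equation}\label{eq:khinchine}
c(q)\Big(\sum_i|b_i|^2\Big)^{q/2}\le\mathbb E\Big|\sum_i\varepsilon_ib_i\Big|^q\le C(q)\Big(\sum_i|b_i|^2\Big)^{q/2}.
\end{equation}

\emph{Maximal and sharp functions.} For an integrable $g$ on $\mathbb T$ with values in $\mathbb R$ or in a Euclidean space with norm $|\cdot|$, let
$$g^*(x)=\sup_{I\ni x}\frac1{\mu(I)}\int_I|g|\,d\mu,\qquad g^\#(x)=\sup_{I\ni x}\ \inf_c\ \frac1{\mu(I)}\int_I|g-c|\,d\mu,$$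
where $I$ runs over dyadic intervals and $c$ over constants. Two dyadic intervals are nested or disjoint. So $\{g^*>\beta\}$ is the disjoint union of the maximal intervals $I$ with $\int_I|g|\,d\mu>\beta\mu(I)$, and therefore $\mu(g^*>\beta)\le\|g\|_1/\beta$. By interpolation $\|g^*\|_2\le C\|g\|_2$. The function $g^\#$ measures oscillation and does not see constants; up to this loss it controls $g$. A \emph{dyadic step function} is a function that is constant on the dyadic intervals of some scale.

\begin{lemma}[dyadic Fefferman--Stein inequality]\label{lem:FS}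
If $1<p<\infty$ and $g\ge0$ is a dyadic step function on $\mathbb T$, then $\|g\|_p\le C(p)(\|g^\#\|_p+\|g\|_1)$.
\end{lemma}

\begin{proof}
We show that where $g^\#$ is small, $g^*$ rarely doubles. Let $\beta>\|g\|_1$, and let $I_j$ be the maximal dyadic intervals on which the average of $g$ exceeds $\beta$, so $\{g^*>\beta\}=\bigcup_jI_j$. None of them is $\mathbb T$, so $I_j$ has a parent $\hat I_j$ with $\mu(\hat I_j)=2\mu(I_j)$, and the average $g_j$ of $g$ over $\hat I_j$ is at most $\beta$. Let $x\in I_j$ with $g^*(x)>2\beta$. Some dyadic $I\ni x$ has average larger than $2\beta$; by maximality $I\subset I_j$; and the average of $|g-g_j|$ over $I$ exceeds $2\beta-\beta$. So $((g-g_j)\mathbf 1_{I_j})^*(x)>\beta$. For every constant $c$, the average of $|g-g_j|$ over $\hat I_j$ is at most twice the average of $|g-c|$, because $|g_j-c|$ is at most the latter. Hence for every $y\in I_j$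
$$\mu(I_j\cap\{g^*>2\beta\})\le\frac1\beta\int_{\hat I_j}|g-g_j|\,d\mu\le\frac1\beta\,\mu(\hat I_j)\,2g^\#(y)=\frac4\beta\,\mu(I_j)\,g^\#(y).$$
Let $\delta>0$. If $I_j$ contains a point $y$ with $g^\#(y)\le\delta\beta$, the left side is at most $4\delta\mu(I_j)$; otherwise $I_j$ does not meet $\{g^\#\le\delta\beta\}$. Summing over $j$,
$$\mu(g^*>2\beta)\le4\delta\,\mu(g^*>\beta)+\mu(g^\#>\delta\beta),\qquad\beta>\|g\|_1 .$$
Insert this, and $\mu\le1$ for $\beta\le\|g\|_1$, into $\|g^*\|_p^p=2^p\int_0^\infty p\beta^{p-1}\mu(g^*>2\beta)\,d\beta$: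
$$\|g^*\|_p^p\le2^p\big(\|g\|_1^p+4\delta\|g^*\|_p^p+\delta^{-p}\|g^\#\|_p^p\big).$$
For $\delta=2^{-p-3}$ the middle term is $\frac12\|g^*\|_p^p$, and it can be absorbed because $g^*$ is bounded for a step function $g$. Finally $g\le g^*$.
\end{proof}

\subsection{Proof of Proposition~\ref{prop:square}}

In Steps 1--4, $d=1$ and $F_r=F_r(\cdot,\alpha)$. Let $Q_\sigma\varphi=2^{r\sigma}\Delta_\sigma(F_r*\varphi)$ and $Q\varphi=(Q_\sigma\varphi)_{0\le\sigma\le K}$, with values in $\mathbb R^{K+1}$ and Euclidean norm $|Q\varphi|$. All constants are independent of $K$.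

\emph{Step 1: $\|\,|Q\varphi|\,\|_2\le C\|\varphi\|_2$.} Let $f=F_r*\varphi$. We have $Q_0\varphi=\hat\varphi(0)$. Let $\sigma\ge1$. From $E_\sigma E_{\sigma-1}=E_{\sigma-1}$ we get $\Delta_\sigma=E_\sigma(1-E_{\sigma-1})$, and $E_\sigma$ is a contraction on $L_2$. The intervals of scale $\sigma-1$ have length $\ell=4\pi2^{-\sigma}$. If $x$ lies in such an interval $I$, Jensen's inequality gives
$$|f(x)-E_{\sigma-1}f(x)|^2\le\frac1\ell\int_I|f(x)-f(y)|^2dy\le\frac1\ell\int_{|h|\le\ell}|f(x+h)-f(x)|^2dh .$$
Integrate in $x$ and use Parseval's identity with $|e^{ikh}-1|\le\min(2,|k|\ell)\le4\pi\min(1,|k|2^{-\sigma})$: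
$$\|\Delta_\sigma f\|_2^2\le C\sum_{k\ne0}|\hat f(k)|^2\min(1,|k|2^{-\sigma})^2 .$$
For $k\ne0$ split the sum over $\sigma$ at $2^\sigma=|k|$:
$$\sum_{\sigma\ge1}2^{2r\sigma}\min(1,|k|2^{-\sigma})^2\le\sum_{2^\sigma\le|k|}2^{2r\sigma}+|k|^2\sum_{2^\sigma>|k|}2^{-2(1-r)\sigma}\le C|k|^{2r},$$
where the first sum uses $r>0$ and the second $r<1$. Since $|\hat f(k)|=|k|^{-r}|\hat\varphi(k)|$, we obtain $\sum_\sigma\|Q_\sigma\varphi\|_2^2\le C\|\varphi\|_2^2$.

\emph{Step 2: $\|(Q\varphi)^\#\|_\infty\le C\|\varphi\|_\infty$.} Let $I$ be a dyadic interval of scale $i$ and length $|I|=2\pi2^{-i}$. Let $3I$ be the union of $I$ and its two neighbors modulo $2\pi$ (so $3I=\mathbb T$ for $i\le1$), and split $\varphi=\varphi\mathbf 1_{3I}+\varphi_{\rm far}$. The near part contains the singularity of the kernel and is handled by Step 1: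
$$\frac1{\mu(I)}\int_I|Q(\varphi\mathbf 1_{3I})|\,d\mu\le\mu(I)^{-1/2}\big\|\,|Q(\varphi\mathbf 1_{3I})|\,\big\|_2\le C\mu(I)^{-1/2}\mu(3I)^{1/2}\|\varphi\|_\infty\le C\|\varphi\|_\infty .$$
For the far part let $i\ge2$. The coarse components $Q_\sigma\varphi_{\rm far}$, $\sigma\le i$, are constant on $I$; call the values $c_\sigma$. They need no estimate, and this is the reason for working with $g^\#$. For the fine components, note that every $u\in I$ has distance at least $|I|$ on the torus from every $y\notin3I$. So for $x<x'$ in $I$, \eqref{eq:kernel} gives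
$$|F_r*\varphi_{\rm far}(x')-F_r*\varphi_{\rm far}(x)|\le C\|\varphi\|_\infty\int_x^{x'}\int_{|I|\le|z|\le\pi}|z|^{r-2}\,dz\,du\le C2^{(1-r)i}\|\varphi\|_\infty|x'-x| .$$
For $\sigma>i$ and $x\in I$, the two averages in $\Delta_\sigma$ are taken inside the interval of scale $\sigma-1$ that contains $x$, which lies in $I$ and has length $4\pi2^{-\sigma}$. Hence on $I$
$$|Q_\sigma\varphi_{\rm far}|\le C2^{r\sigma}2^{-\sigma}2^{(1-r)i}\|\varphi\|_\infty=C2^{-(1-r)(\sigma-i)}\|\varphi\|_\infty,$$
which is square summable over $\sigma>i$ because $r<1$. Put $c_\sigma=0$ for $\sigma>i$. Then $|Q\varphi_{\rm far}-c|\le C\|\varphi\|_\infty$ on $I$, and the average of $|Q\varphi-c|$ over $I$ is at most $C\|\varphi\|_\infty$.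

\emph{Step 3: $\|\,|Q\varphi|\,\|_p\le C\|\varphi\|_p$ for $2\le p<\infty$.} The map $\varphi\mapsto(Q\varphi)^\#$ is sublinear. It is bounded on $L_\infty$ by Step 2, and on $L_2$ by Step 1, since the choice $c=0$ gives $(Q\varphi)^\#\le(Q\varphi)^*$. By interpolation it is bounded on $L_p$. The function $g=|Q\varphi|$ is constant on the intervals of scale $K$, and $g^\#\le(Q\varphi)^\#$ because $\big||Q\varphi|-|c|\big|\le|Q\varphi-c|$. Moreover $\|g\|_1\le\|g\|_2\le C\|\varphi\|_2\le C\|\varphi\|_p$. Lemma~\ref{lem:FS} gives the claim.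

\emph{Step 4: families.} To iterate over the variables we must apply $Q$ to a family of functions under one square function. We claim that for finite families $(g_i)\subset L_p(\mathbb T)$
\begin{equation}\label{eq:family}
\int\Big(\sum_i\sum_{\sigma=0}^K|Q_\sigma g_i|^2\Big)^{p/2}d\mu\le C\int\Big(\sum_i|g_i|^2\Big)^{p/2}d\mu .
\end{equation}
Apply Step 3 to $\sum_i\varepsilon_ig_i$ with independent random signs and take expectations: $\mathbb E\int|\sum_i\varepsilon_iQg_i|^p\,d\mu\le C\,\mathbb E\int|\sum_i\varepsilon_ig_i|^p\,d\mu$. By \eqref{eq:khinchine} the right side is at most $C\int(\sum_i|g_i|^2)^{p/2}d\mu$. On the left, $p/2\ge1$ and Jensen's inequality give $\mathbb E|\sum_i\varepsilon_iQg_i|^p\ge(\mathbb E|\sum_i\varepsilon_iQg_i|^2)^{p/2}=(\sum_i|Qg_i|^2)^{p/2}$ at every point.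

\emph{Step 5: general $d$.} The operator $Q_\sigma$ has the integral kernel $2^{r\sigma}\Delta_\sigma[F_r(\cdot-y)](x)$, which is bounded because an average of $F_r(\cdot-y)$ over an interval of scale $\sigma$ is at most $2^\sigma\|F_r\|_1$. Let $Q^{(j)}_\sigma$ be this operator with $\alpha=\alpha_j$, acting in $x_j$. By Fubini's theorem $2^{r|s|}\Delta_sf=Q^{(d)}_{s_d}\cdots Q^{(1)}_{s_1}\varphi$. Let
$$Y_j=\int_{\mathbb T^d}\Big(\sum_{s_1,\dots,s_j=0}^K\big|Q^{(j)}_{s_j}\cdots Q^{(1)}_{s_1}\varphi\big|^2\Big)^{p/2}d\mu,\qquad Y_0=\|\varphi\|_p^p .$$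
If $Y_{j-1}<\infty$, then for almost all values of the variables other than $x_j$ the functions $Q^{(j-1)}_{s_{j-1}}\cdots Q^{(1)}_{s_1}\varphi$ lie in $L_p(\mathbb T)$ as functions of $x_j$. Apply \eqref{eq:family} to this family and integrate over the other variables: $Y_j\le CY_{j-1}$. So $Y_d\le C\|\varphi\|_p^p$. \qed

\begin{remark}
The condition $r<1$ cannot be dropped from Proposition~\ref{prop:square}, since step functions do not detect more than one derivative. For $f\in C^1(\mathbb T)$ the averages over the two halves of an interval of length $4\pi2^{-\sigma}$ differ from the average over the whole by $\pm\pi2^{-\sigma}(f'+o(1))$. So $2^\sigma|\Delta_\sigma f|\to\pi|f'|$ uniformly, and for $r\ge1$ and $\varphi=\cos x$ the square function is unbounded as $K\to\infty$.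
\end{remark}

\section{The lower bound}\label{sec:lower}

Let $1<p<\infty$, $r>1/p$, and fix arbitrary nodes $\xi^1,\dots,\xi^m$ and real weights $\lambda_1,\dots,\lambda_m$, $m\ge2$. The weights may be large or negative and the nodes may cluster. The only information left is that there are $m$ nodes, so that a smoothing of the measure $\sum_l\lambda_l\delta_{\xi^l}$ at scale $s$ lives on a set of measure about $m2^{-|s|}$.

\subsection{Duality and smoothing}

For $f=F_r(\cdot,\alpha)*\varphi$ we have
$$\int f\,d\mu-\Lambda_m(f,\xi)=\int\varphi H\,d\mu,\qquad H(y)=1-\sum_{l=1}^m\lambda_lF_r(\xi^l-y,\alpha),$$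
and $H\in L_{p'}$ by Lemma~\ref{lem:kernel}. Let $\hat\nu(k)=\sum_l\lambda_le^{-ik\cdot\xi^l}$. The function $F_r(\xi-\cdot,\alpha)$ has the coefficients $\gamma(-k)e^{-ik\cdot\xi}$, and $\gamma(0)=1$. Therefore
\begin{equation}\label{eq:dual}
\Lambda_m(\mathbf W^r_{p,\alpha},\xi)=\|H\|_{p'},\qquad\hat H(k)=\gamma(-k)\big(\delta_{k,0}-\hat\nu(k)\big).
\end{equation}
We must bound $\|H\|_{p'}$ from below. The analogue of the density $\rho_s$ should have small support, and it should be obtained from $H$ by a well-behaved Fourier multiplier. Convolution with a smooth compactly supported bump has both properties.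

Fix a real $\omega\in C_c^\infty(-1,1)$ with $(2\pi)^{-1}\int_{\mathbb R}\omega=1$, and let $\Omega(\eta)=(2\pi)^{-1}\int_{\mathbb R}\omega(\theta)e^{-i\eta\theta}d\theta$, a Schwartz function with $\Omega(0)=1$. For $\sigma\in\mathbb N_0$ put $\omega_\sigma(\theta)=\sum_{l\in\mathbb Z}2^\sigma\omega(2^\sigma(\theta+2\pi l))$. It vanishes at distance $\ge2^{-\sigma}$ from $2\pi\mathbb Z$, and unfolding the sum gives $\hat\omega_\sigma(k)=\Omega(2^{-\sigma}k)$. For $s\in\mathbb N_0^d$ let $\omega_s(x)=\prod_j\omega_{s_j}(x_j)$ and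
$$V_s(x)=\sum_{l=1}^m\lambda_l\,\omega_s(x-\xi^l),\qquad U_s=1-V_s .$$
These functions are real. In this section $G_s$ denotes the union of the $m$ boxes with centers $\xi^l$ and sides $2\cdot2^{-s_j}$; each has measure $\pi^{-d}2^{-|s|}$, and $V_s=0$ outside $G_s$. Let $n=\lceil\log_2m\rceil$, so $m\le2^n<2m$, and let $T_w$, $N_w$ be as in Section~\ref{sec:upper}. Then
\begin{equation}\label{eq:support}
V_s=V_s\mathbf 1_{G_s},\qquad\mu(G_s)\le m2^{-|s|}\le2^{-w}\qquad(s\in T_w).
\end{equation}
Since $\Omega(0)=1$, we have $\hat U_s(k)=\prod_j\Omega(2^{-s_j}k_j)\,(\delta_{k,0}-\hat\nu(k))$. For a bounded $M:\mathbb Z^d\to\mathbb C$ let $M(D)h$ be the function with Fourier coefficients $M(k)\hat h(k)$. Comparison with \eqref{eq:dual} gives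
\begin{equation}\label{eq:Ms}
2^{-r|s|}U_s=M_s(D)H,\qquad M_s(k)=\prod_{j=1}^dM^{(j)}_{s_j}(k_j),\qquad M^{(j)}_\sigma(k)=2^{-r\sigma}\,\Omega(2^{-\sigma}k)\,\gamma_j(-k)^{-1}.
\end{equation}

\subsection{Two multiplier inequalities}

The factor $\Omega(2^{-\sigma}k)$ cuts off frequencies above $2^\sigma$ but keeps all lower ones. The factor $2^{-r\sigma}|\gamma_j(-k)|^{-1}=(2^{-\sigma}|k|)^r$ damps the lower ones. So $M^{(j)}_\sigma$ is concentrated near $|k|\approx2^\sigma$, with geometric tails, and the family $M_s$ behaves like a dyadic partition of the frequencies. The following classical theorem makes this precise. Partition $\mathbb Z$ into \emph{blocks}: $\{0\}$, of index $\tau=0$, and $\{2^{\tau-1},\dots,2^\tau-1\}$, $\{-2^\tau+1,\dots,-2^{\tau-1}\}$, of index $\tau\ge1$. Let $\nabla_jM(k)=M(k+e_j)-M(k)$, with $e_j$ the $j$th unit vector.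

\medskip
\noindent\textbf{Marcinkiewicz multiplier theorem.} \emph{Let $1<q<\infty$. Suppose that for all blocks $I_1,\dots,I_d$ and every $J\subset\{1,\dots,d\}$, including $J=\emptyset$,}
\begin{equation}\label{eq:marc}
\sum_{k_j\in I_j,\ j\in J}\Big|\Big(\prod_{j\in J}\nabla_j\Big)M(k)\Big|\le A\qquad\text{for all }k_j\in I_j,\ j\notin J.
\end{equation}
\emph{Then $\|M(D)h\|_q\le C(q,d)A\|h\|_q$ for $h\in L_q(\mathbb T^d)$.}
\medskip

\begin{lemma}\label{lem:mult}
Let $1<q<\infty$, $r>0$. For every finite $T\subset\mathbb N_0^d$, all $|\epsilon_s|\le1$ and all $h\in L_q$,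
$$\Big\|\sum_{s\in T}\epsilon_sM_s(D)h\Big\|_q\le C\|h\|_q,\qquad\Big\|\Big(\sum_{s\in T}|M_s(D)h|^2\Big)^{1/2}\Big\|_q\le C\|h\|_q,\qquad C=C(q,r,d).$$
\end{lemma}

\begin{proof}
Let $a=\min(r,1)$. Enlarge a block of index $\tau$ by one integer on each side. We claim that on the enlarged block both the supremum of $|M^{(j)}_\sigma|$ and the sum of the moduli of the differences of consecutive values are at most $C2^{-a|\sigma-\tau|}$.

For $k\ne0$ the number $\gamma_j(-k)^{-1}$ has modulus $|k|^r$, and its phase is constant on each half-line. So for integers $\eta>0$, $M^{(j)}_\sigma(\pm\eta)$ equals $\Phi_\pm(2^{-\sigma}\eta)$ up to a unimodular factor that depends only on the sign, where $\Phi_\pm(\zeta)=\zeta^r\Omega(\pm\zeta)$; this is why the constants do not depend on $\alpha$. Since $\zeta\Phi'_\pm(\zeta)=r\zeta^r\Omega(\pm\zeta)\pm\zeta^{r+1}\Omega'(\pm\zeta)$ and $\Omega$ is a Schwartz function,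
$$|\Phi_\pm(\zeta)|+|\zeta\Phi'_\pm(\zeta)|\le C\min(\zeta^r,\zeta^{-1}),\qquad\zeta>0 .$$
For $\tau\ge2$ the enlarged block lies on one half-line, in $2^{\tau-2}\le|k|\le2^\tau$. There $\zeta=2^{-\sigma}|k|\in[2^{\tau-\sigma-2},2^{\tau-\sigma}]$, so $\min(\zeta^r,\zeta^{-1})\le C2^{-a|\sigma-\tau|}$. This bounds the supremum, and the sum of differences is at most $\int|\Phi'_\pm|\,d\zeta\le C2^{-a|\sigma-\tau|}\int d\zeta/\zeta$, where the last integral equals $\log4$. For $\tau\le1$ the enlarged block consists of three points of $\{-2,\dots,2\}$. There $|M^{(j)}_\sigma(k)|\le2^r2^{-r\sigma}\sup|\Omega|$, including $|M^{(j)}_\sigma(0)|=2^{-r\sigma}$, and $2^{-r\sigma}\le C2^{-a|\sigma-\tau|}$ because $|\sigma-\tau|\le\sigma+1$. The claim follows.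

Since $M_s$ is a product, the sum in \eqref{eq:marc} for $M_s$ factors into sums of $|\nabla M^{(j)}_{s_j}|$ over $I_j$ for $j\in J$ and values $|M^{(j)}_{s_j}(k_j)|$ for $j\notin J$. For blocks of indices $\tau_1,\dots,\tau_d$, the sum in \eqref{eq:marc} for $M=\sum_{s\in T}\epsilon_sM_s$ is therefore at most
$$\sum_{s\in\mathbb N_0^d}\ \prod_{j=1}^dC2^{-a|s_j-\tau_j|}\le\Big(C\sum_{i\in\mathbb Z}2^{-a|i|}\Big)^d .$$
This gives the first inequality. For the second take independent random signs $\epsilon_s$, raise the first inequality to the power $q$, take expectations, and apply Fubini's theorem and the lower bound in \eqref{eq:khinchine} at each point.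
\end{proof}

We apply the lemma with $q=p'$, which is where $1<p<\infty$ is used, and $h=H$. By \eqref{eq:Ms}, for every finite $T$,
\begin{align}
\Big\|\sum_{s\in T}2^{-r|s|}U_s\Big\|_{p'}&\le C\|H\|_{p'},\label{eq:sum}\\
\Big\|\Big(\sum_{s\in T}2^{-2r|s|}U_s^2\Big)^{1/2}\Big\|_{p'}&\le C\|H\|_{p'}.\label{eq:sq}
\end{align}
From here on we use only \eqref{eq:support}, \eqref{eq:sum}, \eqref{eq:sq} and one elementary inequality: if $0\le\Theta\le L$, then $\Theta^{1/2}\ge L^{-1/2}\Theta$, so
\begin{equation}\label{eq:theta}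
\|\Theta^{1/2}\|_{p'}\ge\|\Theta^{1/2}\|_1\ge L^{-1/2}\int\Theta\,d\mu .
\end{equation}

\subsection{The first layer}

The simplest use of the support property is that $U_s=1$ outside $G_s$.

\begin{lemma}\label{lem:onelayer}
For all $r>1/p$ and $m\ge2$ we have $\|H\|_{p'}\ge c\,2^{-rn}n^{(d-1)/2}$.
\end{lemma}

\begin{proof}
Let $\Theta=\sum_{s\in T_1}\mathbf 1_{G_s^c}$. Then $\sum_{s\in T_1}U_s^2\ge\Theta$, $0\le\Theta\le N_1$, and $\int\Theta\,d\mu\ge N_1/2$ by \eqref{eq:support}. By \eqref{eq:sq}, \eqref{eq:theta} and \eqref{eq:Nw}, $C\|H\|_{p'}\ge2^{-r(n+1)}N_1^{1/2}/2\ge c2^{-rn}n^{(d-1)/2}$.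
\end{proof}

Everything so far holds for $d=1$ as well, so with Example~\ref{ex:d1} the order in one variable is $m^{-r}$ for $2\le p<\infty$, $1/p<r<1$.

\subsection{Deeper layers: a dichotomy}

For $r\le1/2$ we need a lower bound that matches the first branch of \eqref{eq:profile}; that is, the square function $(\sum_{s\in T_w}U_s^2)^{1/2}$ should be of order $2^{w/2}N_w^{1/2}$. In $L_2$ this is easy. Suppose $\|H\|_{p'}<1/2$. Since $\int H\,d\mu=1-\sum_l\lambda_l$ and $\int V_s\,d\mu=\sum_l\lambda_l$, we have $\int V_s\,d\mu>1/2$. By \eqref{eq:support} and the Cauchy--Schwarz inequality, $1/4<2^{-w}\int V_s^2\,d\mu$. From $V_s^2\le2+2U_s^2$ we get $\int U_s^2\,d\mu\ge2^w/8-1\ge2^w/16$ for $w\ge4$, so the square function has $L_2$ norm at least $\frac14 2^{w/2}N_w^{1/2}$. But in our range $p'<2$, and a large $L_2$ norm may come from very large values on a very small set. This does happen.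

\begin{example}\label{ex:grid}
Let $d=2$, $n$ even, $w\ge6$, and take as nodes the grid $2\pi2^{-n/2}(i,j)$, $0\le i,j<2^{n/2}$, with any weights. A point of $G_s$ has its $j$th coordinate within $2^{-s_j}$ of one of $2^{n/2}$ values, so $\mu(G_s)\le\pi^{-1}2^{n/2-\max(s_1,s_2)}$. In $T_w$ we have $\max(s_1,s_2)\ge(n+w)/2$, and each value of the maximum occurs at most twice. So $Y=\bigcup_{s\in T_w}G_s$ has measure at most $\frac4\pi2^{-w/2}<\frac14$. Outside $Y$ all $U_s$ equal $1$, and the square function is only $N_w^{1/2}$. However, the sum $\sum_{s\in T_w}U_s$ equals $N_w$ there.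
\end{example}

The example shows the way out. If the mass of the $V_s$ retreats to a small set, then elsewhere the $U_s$ are close to $1$ on average. They then add coherently, to $N_w$ and not to $N_w^{1/2}$, and inequality \eqref{eq:sum} detects this. The next lemma says that there is no third possibility, with no assumption on the weights.

\begin{lemma}[dichotomy]\label{lem:dichotomy}
Let $w\ge6$ and $B_w=\{x:\ \sum_{s\in T_w}U_s(x)^2>\frac1{64}2^wN_w\}$. Then
$$\textup{(A)}\quad\mu(B_w)\ge\tfrac14\qquad\text{or}\qquad\textup{(B)}\quad\Big\|\sum_{s\in T_w}U_s\Big\|_{p'}\ge\tfrac12N_w .$$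
\end{lemma}

\begin{proof}
All sums run over $s\in T_w$. Outside $B_w$ we have $\sum_sV_s^2\le2N_w+2\sum_sU_s^2\le(2+\frac1{32}2^w)N_w$. Functions that obey this bound and live on small sets carry little mass. Indeed, by \eqref{eq:support}, the Cauchy--Schwarz inequality in $s$, and the first bound of Lemma~\ref{lem:overlap} with $q=1$, $\varepsilon=2^{-w}$,
\begin{align*}
\sum_s\int_{B_w^c}|V_s|\,d\mu&\le\int_{B_w^c}\Big(\sum_sV_s^2\Big)^{1/2}\Big(\sum_s\mathbf 1_{G_s}\Big)^{1/2}d\mu\\
&\le\big((2+\tfrac1{32}2^w)N_w\big)^{1/2}\big(N_w2^{-w}\big)^{1/2}=N_w\big(2^{1-w}+\tfrac1{32}\big)^{1/2}\le\tfrac14N_w,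
\end{align*}
where the last step uses $2^{1-w}\le\frac1{32}$. Since $U_s=1-V_s$, it follows that $\int_{B_w^c}\sum_sU_s\,d\mu\ge N_w\mu(B_w^c)-\frac14N_w$. If (A) fails, this is at least $\frac34N_w-\frac14N_w$, and (B) follows from $\|\cdot\|_{p'}\ge\|\cdot\|_1$.
\end{proof}

If (A) holds, the square function of the layer is at least $\frac18 2^{w/2}N_w^{1/2}$ on a set of measure $\ge\frac14$, and we use \eqref{eq:sq} with $T=T_w$. If (B) holds, we use \eqref{eq:sum} with $T=T_w$. This gives
\begin{equation}\label{eq:AB}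
\|H\|_{p'}\ge c\,2^{-r(n+w)}2^{w/2}N_w^{1/2}\ \text{ in case (A)},\qquad\|H\|_{p'}\ge c\,2^{-r(n+w)}N_w\ \text{ in case (B)}.
\end{equation}
As long as $2^w\le N_w$, the first bound is the smaller one, and it is $c2^{-rn}$ times the first branch of \eqref{eq:profile}. So every layer up to the crossing point is unavoidable.

\subsection{Proof of Theorem~\ref{thm:lower}}

By \eqref{eq:dual} we have to bound $\|H\|_{p'}$. Since $2^{-rn}\ge(2m)^{-r}$, $n\ge\log m$ and $\log n\ge\log\log m$, it suffices to prove the bounds with $2^{-rn}$, $n$, $\log n$ in place of $m^{-r}$, $\log m$, $\log\log m$. Recall from \eqref{eq:Nw} that $N_w\ge cn^{d-1}$.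

\emph{Case $r>1/2$.} This is Lemma~\ref{lem:onelayer}.

\emph{Case $r<1/2$.} Take the layer at the crossing point, $w=\lceil(d-1)\log_2n\rceil$. Since $d\ge2$, we have $w\ge6$ for large $n$, and $n^{d-1}\le2^w\le2n^{d-1}$. Both $2^{w/2}N_w^{1/2}$ and $N_w$ are at least $cn^{d-1}$, so \eqref{eq:AB} gives in either case $\|H\|_{p'}\ge c2^{-rn}(2n^{d-1})^{-r}n^{d-1}\ge c2^{-rn}n^{(d-1)(1-r)}$.

\emph{Case $r=1/2$.} A single layer in case (A) gives only $2^{-n/2}n^{(d-1)/2}$, so we must collect about $\log n$ layers in one square function. This requires (A) for all of them, and a single occurrence of (B) must already suffice. At the crossing point (B) also gives only $2^{-n/2}n^{(d-1)/2}$. We therefore stop halfway: let $W=\lfloor\frac{d-1}2\log_2n\rfloor$ and $L=W-5$. Since $d\ge2$, we have $L\ge c\log n$ for large $n$. Consider the $L$ layers $6\le w\le W$.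

If (B) holds for one of them, then $2^{-w/2}\ge2^{-W/2}\ge n^{-(d-1)/4}$, and \eqref{eq:AB} gives
$$\|H\|_{p'}\ge c2^{-n/2}n^{3(d-1)/4}\ge c2^{-n/2}n^{(d-1)/2}n^{1/4}\ge c2^{-n/2}n^{(d-1)/2}(\log n)^{1/2}.$$
Otherwise $\mu(B_w)\ge\frac14$ for all $6\le w\le W$. Let $\Theta=\sum_{w=6}^W\mathbf 1_{B_w}$, so $0\le\Theta\le L$ and $\int\Theta\,d\mu\ge L/4$. For $r=1/2$ the weight $2^{-2r|s|}=2^{-(n+w)}$ cancels the factor $2^w$ in the definition of $B_w$: with the disjoint union $T=\bigcup_{w=6}^WT_w$,
$$\sum_{s\in T}2^{-|s|}U_s^2\ge\sum_{w=6}^W2^{-(n+w)}\tfrac1{64}2^wN_w\mathbf 1_{B_w}\ge c\,2^{-n}n^{d-1}\,\Theta .$$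
By \eqref{eq:sq} and \eqref{eq:theta}, $\|H\|_{p'}\ge c2^{-n/2}n^{(d-1)/2}L^{1/2}/4\ge c2^{-n/2}n^{(d-1)/2}(\log n)^{1/2}$. \qed

\section{Fooling functions and recovery}\label{sec:fooling}

We use the following consequence of the Hahn--Banach theorem: if $Y$ is a subspace of a real normed space $X$ and $x\in X$, then the distance from $x$ to $Y$ equals the maximum of $\psi(x)$ over all $\psi\in X^*$ with $\|\psi\|\le1$ and $\psi|_Y=0$.

A deterministic method that uses $m$ function values chooses a node $\xi^1$, then chooses each further node $\xi^l$ as a function of the values $f(\xi^1),\dots,f(\xi^{l-1})$ already observed, and finally outputs an arbitrary function of the $m$ values: a number $a$ for integration, with error $|\int f\,d\mu-a|$, or an element $g\in L_q$ for recovery, with error $\|f-g\|_q$.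

\begin{proof}[Proof of Corollary~\ref{cor:fooling}]
Fix the nodes. By \eqref{eq:dual}, the infimum of $\Lambda_m(\mathbf W^r_{p,\alpha},\xi)$ over all weights is the distance in real $L_{p'}$ from the constant $1$ to the span $Y$ of the functions $F_r(\xi^l-\cdot,\alpha)$, $1\le l\le m$. By Theorem~\ref{thm:lower} this distance is at least $c\Psi_r(m)$. The dual of $L_{p'}$ is $L_p$, so there is $\varphi$ with $\|\varphi\|_p\le1$, $\int\varphi\,d\mu\ge c\Psi_r(m)$ and $\int F_r(\xi^l-y,\alpha)\varphi(y)\,d\mu(y)=0$ for all $l$. The function $f=F_r(\cdot,\alpha)*\varphi$ lies in $\mathbf W^r_{p,\alpha}$, vanishes at all nodes, and $\int f\,d\mu=\int\varphi\,d\mu$. This is the first claim.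

Given a method, let $\xi^1,\dots,\xi^m$ be the nodes that it chooses when all observed values are $0$, and take $f$ as above for these nodes. Both $f$ and $-f$ lie in the class, and by induction on $l$ the method chooses these same nodes, observes only zeros and returns the same output for both. For integration, $|\int f\,d\mu-a|+|-\int f\,d\mu-a|\ge2\int f\,d\mu$, so one of the two errors is at least $\int f\,d\mu$. For recovery, $\|f-g\|_q+\|-f-g\|_q\ge2\|f\|_q$, so one of the two errors is at least $\|f\|_q\ge\|f\|_1\ge\int f\,d\mu$. In both cases the worst-case error is at least $c\Psi_r(m)$.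
\end{proof}

\begin{thebibliography}{1}

\bibitem{book}
A printed mathematics book, Open Problem~6.1.

\end{thebibliography}
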